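\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Vector fields on spheres with positive Hopf component\\ and no periodic orbits}


\begin{abstract}
Let $J$ be the standard complex structure on $\mathbb R^{2N}$ and $S_R$ the sphere of radius $R$ about the origin. A conjecture asserts that every continuous field $\phi$ with $\phi(x)\cdot x=0$ and $\phi(x)\cdot Jx>0$ on $S_R$ has a periodic orbit on $S_R$. This holds for $N=1$. We disprove it for every $N\ge2$ and every $R>0$. The counterexamples are homogeneous of degree $1$, of class $C^1$ off the origin, and of class $C^\infty$ there if $N\ge3$. The condition $\phi\cdot Jx>0$ says that $\phi$ is positively transverse to the standard contact structure of the sphere. We build plugs of Wilson--Schweitzer type that respect this condition: the two invariant sets at which such a plug traps orbits, which carry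 opposite flows, are placed like the positive and the reversed negative transverse push-off of a Legendrian object.
\end{abstract}

\section{The question and the answer}

Let $N\ge1$, $R>0$, $S_R=\{x\in\mathbb R^{2N}:|x|=R\}$ and $J=\begin{pmatrix}0&-I_N\\ I_N&0\end{pmatrix}$. For $\phi\in C(\mathbb R^{2N},\mathbb R^{2N})$ consider the system $\dot x=\phi(x)$ under the conditions
\begin{align}
\phi(x)\cdot x&=0 \quad\text{for all }x\in S_R, \label{eq:tangent}\\
\phi(x)\cdot Jx&>0\quad\text{for all }x\in S_R. \label{eq:positive}
\end{align}
By \eqref{eq:tangent} the field is tangent to $S_R$. By \eqref{eq:positive} it has a positive component along the field $Jx$, whose orbits on $S_R$ are the circles $t\mapsto e^{tJ}x$; in particular $\phi$ has no zero on $S_R$. The following is stated as a conjecture, and as open, in \cite{book}.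

\medskip
\noindent\textbf{Conjecture.} \emph{Under \eqref{eq:tangent} and \eqref{eq:positive} the system $\dot x=\phi(x)$ has a periodic orbit on $S_R$.}
\medskip

Simple cases suggest the answer yes.

If $N=1$, then $S_R$ is a circle and $\phi(x)=m(x)Jx$ on it, with $m>0$ continuous. A solution whose polar angle satisfies $\dot\theta=m$ runs around the circle with period $\int_0^{2\pi}d\theta/m$. So \emph{the conjecture holds for $N=1$}.

If $\phi(x)=Ax$ is linear, then \eqref{eq:tangent} makes $A$ skew-symmetric and \eqref{eq:positive} makes it invertible. Hence $\mathbb R^{2N}$ is an orthogonal sum of invariant planes on which $A$ is a nonzero multiple of a quarter turn, and each plane meets $S_R$ in a periodic orbit.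

The book \cite{book} also records that periodic orbits exist for sufficiently small perturbations of $Jx$ (Seifert, Fuller, Reeb), that local results hold for very small $R$, and that the claim without \eqref{eq:positive} is false because counterexamples exist. It proves that a continuous tangent field with $|\phi(x)-Jx|<\frac13|x|$ on $S_R$ has a periodic orbit there.

Nevertheless the conjecture fails in every dimension in which it has content.

\begin{theorem}\label{thm:main}
Let $N\ge2$ and $R>0$. There is a map $\varphi\in C(\mathbb R^{2N},\mathbb R^{2N})$, positively homogeneous of degree $1$ and of class $C^1$ on $\mathbb R^{2N}\setminus\{0\}$ (of class $C^\infty$ there if $N\ge3$), such that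
\begin{enumerate}
\item[(i)] $\varphi(x)\cdot x=0$ for all $x$, and $\varphi(x)\cdot Jx>0$ for all $x\ne0$;
\item[(ii)] there is a constant $c<1$ with $|\varphi(x)-Jx|\le c|x|$ for all $x$;
\item[(iii)] $\dot x=\varphi(x)$ has no periodic orbit on $S_R$, and indeed no periodic solution in $\mathbb R^{2N}\setminus\{0\}$.
\end{enumerate}
Consequently the conjecture is true for $N=1$ and false for every $N\ge2$ and every $R>0$.
\end{theorem}

By (ii), for $N\ge2$ the constant $\frac13$ in the existence result just quoted cannot be replaced by any $c'>c$; in particular it cannot be replaced by $1$. We do not determine the optimal constant.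

\paragraph{The geometric meaning of \eqref{eq:positive}.}
A nowhere vanishing $1$-form $\alpha$ on a $(2n+1)$-manifold is a \emph{contact form} if $\alpha\wedge(d\alpha)^n$ vanishes nowhere, equivalently if $d\alpha$ is nondegenerate on the hyperplanes $\ker\alpha$. On $S_R$ put $\lambda_x(v)=v\cdot Jx$. Write $\mathbb R^{2N}=\mathbb C^N$ with $\zeta_k=x_k+iy_k$, so that $J$ is multiplication by $i$ and $\lambda=\sum_k(x_k\,dy_k-y_k\,dx_k)$. In $T_xS_R$ the kernel of $\lambda$ is the orthogonal complement of $x$ and $ix$, so it is a complex subspace, and $d\lambda=2\sum_k dx_k\wedge dy_k$ is nondegenerate on it. Thus $\lambda$ is a contact form, and \eqref{eq:positive} says $\lambda(\phi)>0$: the field crosses the contact hyperplanes in the positive direction.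

\paragraph{Strategy.}
We start from a linear field with exactly $N$ periodic orbits on $S_R$ and break each of them by a \emph{plug}. This is a modification of the field in a small box which traps the orbit, creates no periodic orbit inside the box, and lets every orbit that crosses the box leave directly above its point of entry, so that no new periodic orbit arises outside. The question is whether a plug can be built without violating $\lambda(\varphi)>0$. Section~\ref{sec:model} shows the obstruction and its remedy in a model. Section~\ref{sec:plugs} builds plugs from a short list of data. Sections~\ref{sec:loops}--\ref{sec:three} produce the data, and Section~\ref{sec:sphere} inserts the plugs.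

\paragraph{Conventions.}
Throughout $n=N-1\ge1$ and $r\in\{1,\infty\}$. On $\mathbb R^{2n+1}\ni(w,z)$ with $w=(x,y)\in\mathbb R^{2n}$ we use the contact form
\[
\alpha_0=dz-\sum_{i=1}^n y_i\,dx_i .
\]
The open ball of radius $\varrho$ about $0$ in $\mathbb R^{2n}$ is $D_\varrho$. For $a\in\mathbb R/\mathbb Z$, $|a|$ is the distance to $0$. ``Periodic orbit'' means a nonconstant periodic solution. In formulas with $\pm$ and $\mp$ either all upper or all lower signs are taken.

\section{The mechanism in a model}\label{sec:model}

This section is motivation; the proofs start in Section~\ref{sec:plugs}. On $\mathbb R/\mathbb Z\times\mathbb R\times(-1,1)\ni(a,b,s)$ take $\alpha=ds-b\,da$, and regard $\partial_s$ as the field to be modified. A plug of Wilson type uses a field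
\[
\tilde X=f\,\partial_s+g\,\partial_a ,\qquad f\ge0\text{ even in }s,\quad g\text{ odd in }s,
\]
where $f=1$ and $g=0$ off a compact set, $f$ vanishes exactly on the two circles $\{b=0,\ s=\mp\frac12\}$, and $g=\pm1$ there. An orbit that enters at the bottom with $b=0$ keeps $b=0$ and can never reach the height $-\frac12$, where the invariant circle lies; it is trapped. By the symmetry $s\mapsto-s$, an orbit that does reach $s=0$ unwinds above what it wound below, and leaves at the same $(a,b)$ at which it entered.

Positivity fails, however. On the two circles $\tilde X=\pm\partial_a$, while $\alpha(\pm\partial_a)=\mp b=0$. No other choice of a set $K$ and a field $V$ in the $(a,b)$-annulus can help: $\alpha$ does not depend on $s$, so $\alpha(V)$ takes the same values on $K\times\{-\frac12\}$ and on $K\times\{\frac12\}$, but $\tilde X$ equals $V$ on the first set and $-V$ on the second.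

The remedy is to move the two circles apart after the symmetric field has been built. Let $\kappa(s)$ have compact support and equal $\mp1$ near $s=\mp\frac12$, let $M>0$, and put $\Psi(a,b,s)=(a,b+M\kappa(s),s)$. Because $\alpha(\partial_b)=0$,
\[
\Psi^*\alpha=ds-\big(b+M\kappa(s)\big)da,\qquad \Psi^*\alpha(\partial_s)=1,\qquad \Psi^*\alpha(\partial_a)=\pm M\ \text{ at } b=0,\ s=\mp\tfrac12 .
\]
If $g$ is supported close to the circles, with $g\ge0$ near the lower and $g\le0$ near the upper one, then $\Psi^*\alpha(\tilde X)=f+g\,\Psi^*\alpha(\partial_a)>0$ everywhere, so $\Psi_*\tilde X$ is positively transverse to $\ker\alpha$. (For $|b|$ large $\Psi$ should be cut off; this does no harm.) The circles now lie at $b=\mp M$. Up to vertical translation they are the positive transverse push-off of the circle $\{b=s=0\}$, which is tangent to $\ker\alpha$, and its negative push-off, traversed backward.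

The two circles are themselves periodic orbits, so the circle must be replaced. With two more dimensions this costs nothing. On $(\mathbb R/\mathbb Z)^2\times\mathbb R^2\times(-1,1)$ with $\alpha=ds-b_1da_1-b_2da_2$ take the torus $\{b_1=b_2=0\}$ and $V=\partial_{a_1}+\sqrt2\,\partial_{a_2}$, and shear $b_1$ as before; again $\Psi^*\alpha(V)=\pm M$ on the two tori, and now there is no periodic orbit.

Two tasks remain. First, the model must be placed inside $(\mathbb R^{2n+1},\alpha_0)$ so that $\partial_s$ becomes $\partial_z$. Its horizontal part then gets immersed in $\mathbb R^{2n}$, and the sheets of the immersion must be kept apart by their heights. Second, if $n=1$ the horizontal part is a surface $W$ immersed in the plane. A closed surface does not immerse in the plane, since the image would be open and compact. So the invariant set of $V$ cannot be a whole closed surface; we use the proper invariant set of a Denjoy flow on a torus, which lies in the torus with a disc removed.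

\section{Plugs and plug data}\label{sec:plugs}

\begin{definition}\label{def:plug}
Let $\varrho>0$. A \emph{$C^r$ plug of size $\varrho$} consists of a $C^r$ vector field $X$ on $\mathbb R^{2n+1}$ and a compact set $Z\subset D_\varrho\times(-\varrho,\varrho)$ such that:
\begin{enumerate}
\item[(P1)] $X=\partial_z$ off $Z$, and $\alpha_0(X)>0$ everywhere.
\item[(P2)] $X$ has no periodic orbit.
\item[(P3)] For $w\in D_\varrho$ let $c_w$ be the integral curve of $X$ with $c_w(0)=(w,-\varrho)$, and let $G_w=Z\cup(\{w\}\times(-\varrho,\varrho))$. Either there is $t_1>0$ with $c_w(t_1)=(w,\varrho)$ and $c_w(t)\in G_w$ for $0<t<t_1$ (\emph{crossing}), or $c_w(t)\in G_w$ for all $t>0$ (\emph{trapped}).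
\item[(P4)] $c_0$ is trapped.
\end{enumerate}
\end{definition}

Since $X$ equals $\partial_z$ off a compact set, it is bounded, hence complete. The following data abstract the model: $W$ is the horizontal part, $K$ the invariant set, $\psi^t$ the shear. The function $v$, which was not needed in the model, permits a vertical displacement as well; it will be needed for $n=1$.

\begin{definition}\label{def:data}
\emph{Plug data} of class $C^r$ consist of the following.
\begin{enumerate}
\item[(D1)] A $2n$-manifold $W$, an immersion $j:W\to\mathbb R^{2n}$, a smooth $h:W\to\mathbb R$ with $(j,h)$ bounded, and $T>0$ such that $\iota(p,s)=(j(p),h(p)+s)$ is injective on $W\times(-T,T)$. Put $\mu=dh-\sum_i j^*(y_i\,dx_i)$.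
\item[(D2)] A $C^r$ vector field $V$ on $W$ and a nonempty compact set $K\subset W$ that is $V$-invariant (the maximal integral curve of $V$ through each point of $K$ stays in $K$) and contains no periodic orbit of $V$.
\item[(D3)] A smooth compactly supported vector field $Y$ on $W$ with $\mu(Y)=0$ and flow $\psi^t$, a smooth compactly supported $v:W\to\mathbb R$, and $M>0$ with $M\sup|v|\le T/16$, such that on $K$
\[
\big((\psi^{-M})^*\mu-M\,dv\big)(V)>0,\qquad \big((\psi^{M})^*\mu+M\,dv\big)(V)<0 .
\]
\end{enumerate}
\end{definition}

Under (D1) the map $\iota$ is a diffeomorphism onto an open set, because it is injective and $j$ is a local diffeomorphism, and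
\[
\iota^*\alpha_0=ds+\mu,\qquad \iota_*\partial_s=\partial_z .
\]
By (D3), $V$ has no zero on $K$. Condition (D1) will always come from the following lemma.

\begin{lemma}\label{lem:sep}
Let $j:W_0\to\mathbb R^{2n}$ be an immersion of a $2n$-manifold, $h:W_0\to\mathbb R$ smooth, and $Q\subset W_0$ a compact set on which $(j,h)$ is injective. Then there are a neighborhood of $Q$ and a number $T>0$ such that every open set $W\supset Q$ contained in this neighborhood satisfies \textup{(D1)} with this $T$.
\end{lemma}

\begin{proof}
Boundedness is clear on a relatively compact neighborhood. Suppose that injectivity fails for every choice of the neighborhood and of $T$. Letting the neighborhoods shrink to $Q$ and $T\to0$, we get points $(p_i,s_i)\ne(p_i',s_i')$ with equal images under $\iota$, with $s_i,s_i'\to0$ and, after passing to a subsequence, $p_i\to p\in Q$, $p_i'\to p'\in Q$. Then $p_i\ne p_i'$, since otherwise also $s_i=s_i'$. In the limit $(j,h)(p)=(j,h)(p')$, so $p=p'$. But then $j(p_i)=j(p_i')$ contradicts local injectivity of $j$ at $p$.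
\end{proof}

\begin{lemma}[Normalization]\label{lem:norm}
Given plug data, $p_*\in K$ and $\varrho>0$, there are plug data of the same class with the same $W,V,K$ such that $j(p_*)=0$ and $\iota(W\times(-T,T))\subset D_\varrho\times(-\varrho,\varrho)$.
\end{lemma}

\begin{proof}
Let $j(p_*)=(x_*,y_*)$. The map $\tau(x,y,z)=(x-x_*,y-y_*,z-y_*\cdot x)$ satisfies $\tau^*\alpha_0=\alpha_0$ and commutes with vertical translations. The map $\mathcal D_\rho(w,z)=(\rho w,\rho^2z)$ satisfies $\mathcal D_\rho^*\alpha_0=\rho^2\alpha_0$. Replace $(j,h)$ by $\mathcal D_\rho\circ\tau\circ(j,h)$, $T$ by $\rho^2T$, $v$ by $\rho^2v$, and keep $W,V,K,Y,M$. The new $\iota$ is $(p,s)\mapsto\mathcal D_\rho\tau\iota(p,s/\rho^2)$, which is injective, and the new $\mu$ is $\rho^2$ times the old one. So (D1)--(D3) persist, and $j(p_*)=0$. Since $\tau\iota(W\times(-T,T))$ is bounded, the new image lies in $D_\varrho\times(-\varrho,\varrho)$ for small $\rho$.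
\end{proof}

\begin{proposition}\label{prop:plug}
If plug data of class $C^r$ exist in $\mathbb R^{2n+1}$, then $C^r$ plugs of every size $\varrho>0$ exist there.
\end{proposition}

\begin{proof}
Take data normalized for $\varrho$ and some $p_*\in K$. As in the model, we build a symmetric field $\tilde X$ on $W\times(-T,T)$ that traps orbits below $K\times\{-\frac T2\}$, and then displace it by a diffeomorphism $\Psi$ that makes it positively transverse.

\smallskip\noindent\emph{Step 1: the displacement $\Psi$.}
Choose a smooth $\kappa:(-T,T)\to[-1,1]$ with compact support, $\kappa=-1$ on $[-\frac{3T}4,-\frac T4]$, $\kappa=1$ on $[\frac T4,\frac{3T}4]$ and $|\kappa'|\le8/T$. On $W\times(-T,T)$ let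
\[
\Psi_2(p,s)=(p,s+U(p,s)),\quad U=M\kappa(s)v(p),\qquad \Psi_1(p,s)=(\psi^{M\kappa(s)}(p),s),\qquad \Psi=\Psi_1\circ\Psi_2 .
\]
Since $M\sup|v|\le T/16$, we have $1+\partial_sU\ge1-\frac T{16}\cdot\frac8T=\frac12$, so $\Psi_2$ is a diffeomorphism equal to the identity off a compact set. So is $\Psi_1$, with inverse $(p,s)\mapsto(\psi^{-M\kappa(s)}(p),s)$.

Now $D\Psi_1(\partial_s)=\partial_s+M\kappa'(s)Y$, on which $ds+\mu$ takes the value $1$ because $\mu(Y)=0$. Hence
\[
\Psi_1^*(ds+\mu)=ds+(\psi^{M\kappa(s)})^*\mu ,
\]
where the pullback is taken in the $p$-direction for fixed $s$. This is the only use of $\mu(Y)=0$: the displacement must not spoil positivity on $\partial_s$. Put $\tilde\alpha=\Psi^*(ds+\mu)=(\iota\Psi)^*\alpha_0$. Then $D\Psi_2(\partial_s)=(1+\partial_sU)\partial_s$ gives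
\[
\tilde\alpha(\partial_s)=1+\partial_sU>0\quad\text{everywhere}.
\]
At $(p,\mp\frac T2)$ with $p\in K$ we have $\kappa=\mp1$, so $D\Psi_2(V)=V\mp M\,dv(V)\,\partial_s$; the height after $\Psi_2$ differs from $\mp\frac T2$ by at most $\frac T{16}$, so $\kappa=\mp1$ there too. Hence $\tilde\alpha(V)=\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)$ at these points. With $K_\mp=K\times\{\mp\frac T2\}$, condition (D3) says
\[
\tilde\alpha(V)>0\ \text{ on }K_-,\qquad \tilde\alpha(V)<0\ \text{ on }K_+ .
\]

\smallskip\noindent\emph{Step 2: the field.}
Let $\mathrm m(p,s)=(p,-s)$. The open sets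
\[
O_1=\{\tilde\alpha(V)>0,\ s<0\}\supset K_-,\qquad O_2=\{\tilde\alpha(V)<0,\ s>0\}\supset K_+
\]
give an open set $O=O_1\cap\mathrm m(O_2)\supset K_-$. Let $g_0:W\times(-T,T)\to[0,1]$ be smooth with compact support in $O$ and $g_0=1$ on $K_-$, and put $g=g_0-g_0\circ\mathrm m$. Then $g$ is odd in $s$, $g=\pm1$ on $K_\mp$, and $g\,\tilde\alpha(V)\ge0$ everywhere.

By Whitney's theorem (every closed set is the zero set of a smooth nonnegative function) there is a smooth $u_0\ge0$ with zero set $K_-$. Let $\rho_0:W\times(-T,T)\to[0,1]$ be smooth with compact support and $\rho_0=1$ near $K_-$; put $f_0=(1-\rho_0)+\rho_0u_0$ and $f=f_0\cdot(f_0\circ\mathrm m)$. Then $f\ge0$ is smooth, even in $s$, equal to $1$ off a compact set, and its zero set is exactly $K_-\cup K_+$.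

Let $\tilde X=f\partial_s+gV$, a $C^r$ field. In
\[
\tilde\alpha(\tilde X)=f\,\tilde\alpha(\partial_s)+g\,\tilde\alpha(V)
\]
both summands are $\ge0$, the first is positive off $K_-\cup K_+$ and the second is positive on $K_-\cup K_+$. So $\tilde\alpha(\tilde X)>0$.

Choose a compact $A\subset W$ and $T'<T$ such that the supports of $g$ and $1-f$ and the closure of $\{\Psi\ne\mathrm{id}\}$ lie in $A\times(-T',T')$. In particular $K\subset A$ and $T'>\frac T2$. The bijection $\Psi$ is the identity off $A\times(-T',T')$, so it preserves $A\times[-T',T']$. Put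
\[
Z=\iota(A\times[-T',T']),\qquad X=(\iota\circ\Psi)_*\tilde X\ \text{ on }\iota(W\times(-T,T)),\qquad X=\partial_z\ \text{ elsewhere}.
\]
On $\iota(W\times(-T,T))\setminus Z$ we have $X=\iota_*\partial_s=\partial_z$. So $X=\partial_z$ off the compact set $Z$, which lies in the open set $\iota(W\times(-T,T))$, and $X$ is of class $C^r$. On that open set $\alpha_0(X)$ corresponds to $\tilde\alpha(\tilde X)>0$, and elsewhere $\alpha_0(X)=1$. This is (P1).

\smallskip\noindent\emph{Step 3: orbits of $\tilde X$.}

(a) \emph{There is no periodic orbit.} The function $s$ is nondecreasing along orbits, so it is constant on a periodic orbit. Then $f=0$ there, and the orbit lies in $K_-$ or $K_+$, where $\tilde X=\pm V$. This contradicts (D2).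

(b) \emph{Entering from below.} Let $(p(t),s(t))$ be the orbit from $(p_0,-T')$ with $p_0\in A$. Over the open set $W\setminus A$ the field is $\partial_s$, so $p$ is locally constant as long as it lies in $W\setminus A$; by continuity it cannot leave $A$. If $s$ never reaches $0$, the orbit stays in the compact set $A\times[-T',0]$ for all $t\ge0$. Otherwise $s(t_0)=0$ for some $t_0>0$. Since $f$ is even and $g$ is odd in $s$, the curve $t\mapsto(p(2t_0-t),-s(2t_0-t))$ is also an integral curve, and it has the same value at $t_0$. By uniqueness it is the same curve, so $(p,s)(2t_0)=(p_0,T')$. Moreover $-T'<s(t)<T'$ for $0<t<2t_0$, because $s$ is nondecreasing and $f=1$ near $s=\pm T'$.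

(c) \emph{Trapping.} If $p_0\in K$ in (b), then $p'=g\,V(p)$ shows that $p(t)$ moves along the $V$-orbit of $p_0$, so $p(t)\in K$. If $s$ reached $-\frac T2$, the orbit would hit $K_-$. But $K_-$ is a union of $\tilde X$-orbits, so this is impossible by uniqueness. Hence $s<-\frac T2$ forever.

\smallskip\noindent\emph{Step 4: orbits of $X$.}
The set $Z\cap(\{w\}\times\mathbb R)$ is the union of the segments $\{w\}\times[h(p)-T',h(p)+T']$ with $p\in A\cap j^{-1}(w)$. They are finitely many, since $j$ is locally injective and $A$ is compact; they are disjoint, since $\iota$ is injective; and they lie in $D_\varrho\times(-\varrho,\varrho)$. As $\Psi=\mathrm{id}$ at $s=\pm T'$ and $\Psi$ preserves $A\times[-T',T']$, part (b) says this: an orbit of $X$ that enters at the bottom $\iota(p,-T')$ of a segment either stays in $Z$ forever or, having been in $Z$ meanwhile, leaves at the top $\iota(p,T')$ of the same segment.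

An orbit starting at $(w,z)\notin Z$ moves vertically upward until it meets the bottom of one of the segments over $w$, if there is one above it. It is then trapped in $Z$, or it reappears at the top of that segment and continues upward. After finitely many steps it is trapped in $Z$ or passes above all segments and goes to $z=+\infty$ on the line over $w$. Starting from $(w,-\varrho)$ with $w\in D_\varrho$ this is (P3).

In either case an orbit starting at $(w,z)\notin Z$ is afterwards always in $Z$ or at a point over $w$ of larger height, so it never returns to its starting point. Hence a periodic orbit of $X$ would lie in $Z\subset\iota(W\times(-T,T))$ and give one of $\tilde X$, contradicting (a). This is (P2).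

Finally, $j(p_*)=0$, so the segment of $p_*$ lies over $w=0$. The orbit from $(0,-\varrho)$ is trapped before reaching this segment, or at it by (c). This is (P4).
\end{proof}

\section{Two Legendrian loops in $\mathbb R^3$}\label{sec:loops}

A curve in $\mathbb R^3$ is called \emph{Legendrian} here if it is tangent to $\ker(dz-y\,dx)$. A Legendrian curve can be read off from its \emph{front}, the projection to the $(x,z)$-plane: over the graph of $\ell$ it is the \emph{lift} $(x,\ell'(x),\ell(x))$. Two lifts meet only where their fronts meet with equal slope. The projection of an immersed Legendrian curve to the $(x,y)$-plane is again immersed, since $\partial_z\notin\ker(dz-y\,dx)$.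

For $n\ge2$ only the first loop below is needed. For $n=1$ we need two loops that cross once, so that two bands along them, glued at the crossing, form a torus minus a disc. The loops must not meet elsewhere, so that heights can separate the sheets.

\begin{lemma}\label{lem:loops}
There are injective smooth immersed Legendrian loops $L_a,L_b:\mathbb R/\mathbb Z\to\mathbb R^3$ with $L_a(a)=(a,0,0)$ for $|a|\le\frac14$ and $L_b(b)=(0,b,0)$ for $|b|\le\frac14$, whose images meet only at the origin. Moreover, if $L_a(t)$ and $L_a(t')$ with $t\ne t'$ have the same $(x,y)$-projection, their heights differ by exactly $1$.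
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[thick] (-4,1.5) .. controls (-3,1.5) and (-2,0) .. (-1,0) -- (1,0) .. controls (2,0) and (3,1.5) .. (4,1.5);
\draw[thick] (-4,1.5) .. controls (-3,1.5) and (-2,3) .. (-1,3) -- (1,3) .. controls (2,3) and (3,1.5) .. (4,1.5);
\draw[thick,dashed] (0,0) .. controls (0.4,0.25) and (0.6,0.6) .. (1,0.6) .. controls (1.4,0.6) and (1.6,0) .. (2,0);
\draw[thick,dashed] (0,0) .. controls (0.4,-0.25) and (0.6,-0.6) .. (1,-0.6) .. controls (1.4,-0.6) and (1.6,0) .. (2,0);
\fill (0,0) circle (1.5pt);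
\node[below left] at (0,0) {$0$};
\node at (-2.9,2.7) {$L_a$};
\node at (1.75,-0.55) {$L_b$};
\end{tikzpicture}
\caption{Fronts, in the $(x,z)$-plane, of the Legendrian loops $L_a$ (solid) and $L_b$ (dashed); the coordinate $y$ is the slope. The segment $\{(0,y,0):|y|\le\frac14\}$ of $L_b$ projects to the origin, where $L_b$ crosses the flat part of $L_a$. At the other crossing of the two fronts the slopes have opposite signs, so the curves do not meet there.}
\label{fig:fronts}
\end{figure}

\begin{proof}
See Figure~\ref{fig:fronts}.

\smallskip\noindent\emph{The loop $L_a$.}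
Let $P:\mathbb R\to[0,\infty)$ be smooth, zero on $(-\infty,\frac12]$ and positive on $(\frac12,\infty)$. Let $\ell$ be the even function on $[-2,2]$ with
\[
\ell(x)=c_a\int_0^xP(\xi)\sqrt{2-\xi}\,d\xi\qquad(0\le x\le2),
\]
where $c_a>0$ is chosen so that $\ell(2)=\frac12$. It is smooth on $(-2,2)$, vanishes on $|x|\le\frac12$, satisfies $\ell'>0$ on $(\frac12,2)$ and $0\le\ell<\frac12$ on $(-2,2)$. Take the lifts of $z=\ell(x)$ and $z=1-\ell(x)$, $|x|<2$, and the points $(\pm2,0,\frac12)$. Near $(2,0,\frac12)$ their union is the curve
\[
x=2-t^2,\qquad y=c_a\,t\,P(2-t^2),\qquad z=\tfrac12-2c_a\int_0^t\tau^2P(2-\tau^2)\,d\tau ,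
\]
where $t>0$ gives the lift of $\ell$ and $t<0$ the lift of $1-\ell$. It is smooth, and immersed because $y'(0)=c_aP(2)\ne0$. The symmetry $(x,y,z)\mapsto(-x,-y,z)$ preserves $dz-y\,dx$ and the union, so the same holds near $(-2,0,\frac12)$. We obtain a closed immersed Legendrian curve. It is embedded, since $\ell<\frac12<1-\ell$ on $(-2,2)$ shows that $(x,z)$ determines the point. Two distinct points with the same $(x,y)$ lie on different lifts, with $\ell'(x)=-\ell'(x)$; so $|x|\le\frac12$, and the heights are $0$ and $1$. Parametrize the curve so that $L_a(a)=(a,0,0)$ for $|a|\le\frac14$.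

\smallskip\noindent\emph{The loop $L_b$.}
Let $\mathsf x,\mathsf y_+,\mathsf y_-$ be smooth $1$-periodic functions of $t$ as follows. The function $\mathsf x$ is even, zero on $[0,\frac14]$, with $\mathsf x'>0$ on $(\frac14,\frac12)$, $\mathsf x(\frac38)=\frac12$ and $\mathsf x(\frac12)=1$. The function $\mathsf y_+$ is odd, equal to $t$ on $[0,\frac14]$, with values in $(0,\frac12]$ on $(0,\frac38)$, and zero on $[\frac38,\frac12]$. The function $\mathsf y_-$ is odd, zero on $[0,\frac38]$, positive on $(\frac38,\frac12)$, with $\mathsf y_-'(\frac12)<0$; for instance $\mathsf y_-(t)=\tilde P(t)\sin2\pi t$ with $\tilde P$ smooth, even, $1$-periodic, and, for $|t|\le\frac12$, zero if $|t|\le\frac38$ and positive otherwise. Put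
\[
\mathsf y=\mathsf y_+-c_b\,\mathsf y_-,\qquad \mathsf z(t)=\int_0^t\mathsf y\,\mathsf x'\,d\tau,\qquad L_b=(\mathsf x,\mathsf y,\mathsf z),
\]
with $c_b>0$ chosen so that $\int_0^{1/2}\mathsf y\,\mathsf x'\,d\tau=0$. As $\mathsf y\,\mathsf x'$ is even, $\mathsf z$ is odd and $1$-periodic. So $L_b$ is a closed Legendrian curve, and $L_b(b)=(0,b,0)$ for $|b|\le\frac14$. It is immersed: $\mathsf y'=1$ for $|t|\le\frac14$, $\mathsf x'\ne0$ for $\frac14<|t|<\frac12$, and $\mathsf y'(\frac12)=-c_b\mathsf y_-'(\frac12)\ne0$.

On $[\frac14,\frac38]$ the function $\mathsf z$ increases strictly from $0$ to a value $\le\frac12\mathsf x(\frac38)=\frac14$, and on $[\frac38,\frac12]$ it decreases strictly to $0$. So $0<\mathsf z\le\frac14$ on $(\frac14,\frac12)$, and $-\frac14\le\mathsf z<0$ on $(-\frac12,-\frac14)$.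

\emph{Injectivity.} Let $L_b(t)=L_b(t')$ with $t,t'\in(-\frac12,\frac12]$. Then $\mathsf x(t)=\mathsf x(t')$, so either $|t|,|t'|\le\frac14$, and $\mathsf y$ gives $t=t'$; or $|t|=|t'|>\frac14$, and $t'=-t$ with $\frac14<|t|<\frac12$ is excluded by $\mathsf z(-t)=-\mathsf z(t)\ne0$.

\smallskip\noindent\emph{Intersection.}
Let $L_b(t)$ lie on $L_a$. Since $0\le\mathsf x\le1$ and $\mathsf z\le\frac14<\frac12<1-\ell(\mathsf x)$, it lies on the lift of $\ell$, so $\mathsf z(t)=\ell(\mathsf x(t))\ge0$ and $\mathsf y(t)=\ell'(\mathsf x(t))$. Take $-\frac12<t\le\frac12$.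
If $|t|\le\frac14$, then $\mathsf x=0$ and $t=\mathsf y(t)=\ell'(0)=0$: the origin.
If $-\frac12<t<-\frac14$, then $\mathsf z<0$, a contradiction.
If $\frac14<t\le\frac38$, then $\mathsf x\le\frac12$, so $\ell(\mathsf x)=0<\mathsf z$, a contradiction.
If $\frac38<t<\frac12$, then $\mathsf y<0$, but $\ell'(\mathsf x)>0$ because $\frac12<\mathsf x<1$.
If $t=\frac12$, then $\mathsf z=0<\ell(1)=\ell(\mathsf x)$, a contradiction.
So the images meet only at the origin.
\end{proof}

\section{Smooth plug data for $n\ge2$}\label{sec:smooth}

We realize the torus model of Section~\ref{sec:model} by a product of two Legendrian loops. Since the function $h$ in (D1) is at our disposal, the form $\mu$ can be brought exactly to the model form.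

\begin{lemma}\label{lem:band}
Let $L:\mathbb R/\mathbb Z\to\mathbb R^3$ be an immersed Legendrian loop. For some $\delta>0$ there is a smooth map $e=(j,h):\mathbb R/\mathbb Z\times(-\delta,\delta)\to\mathbb R^2\times\mathbb R$ such that $j$ is an immersion, $e(a,0)=L(a)$, and $e^*(dz-y\,dx)=-b\,da$ in the coordinates $(a,b)$.
\end{lemma}

\begin{proof}
Let $g$ be the $(x,y)$-projection of $L$, an immersed loop, with unit tangent $\mathbf t$, left unit normal $\mathbf n$ and curvature $k$, so $g'=|g'|\mathbf t$ and $\mathbf n'=-k|g'|\mathbf t$. For $j(a,\rho)=g(a)+\rho\,\mathbf n(a)$ we get $j^*(dx\wedge dy)=|g'|(1-k\rho)\,da\wedge d\rho$. The function $b=|g'(a)|\,(\rho-\frac12k(a)\rho^2)$ is strictly increasing in $\rho$ for $|\rho|$ small, uniformly in $a$. So $(a,b)$ are coordinates on an annulus $|b|<\delta$, and there $j^*(dx\wedge dy)=da\wedge db$.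

The form $j^*(y\,dx)-b\,da$ is closed, since its differential is $-da\wedge db+da\wedge db=0$. On the circle $\{b=0\}$ it restricts to $g^*(y\,dx)=dL_z$, where $L_z$ is the height of $L$. So its periods vanish, and it equals $dh$ for a function $h$ with $h(a,0)=L_z(a)$. Then $e=(j,h)$ satisfies $e^*(dz-y\,dx)=dh-j^*(y\,dx)=-b\,da$.
\end{proof}

\begin{proposition}\label{prop:smoothdata}
For every $n\ge2$ there are plug data of class $C^\infty$ in $\mathbb R^{2n+1}$.
\end{proposition}

\begin{proof}
Let $e_1=(j_1,h_1)$ be the map of Lemma~\ref{lem:band} for $L=L_a$. Let $e_2(a,b)=\mathcal D(e_1(a,\frac b4))$ with $\mathcal D(x,y,z)=(2x,2y,4z)$, and write $e_2=(j_2,h_2)$. Since $\mathcal D^*(dz-y\,dx)=4(dz-y\,dx)$, also $e_2^*(dz-y\,dx)=-b\,da$. Let $q=(x_3,y_3,\dots,x_n,y_n)\in\mathbb R^{2n-4}$; if $n=2$, there is no such variable, and all conditions and factors involving $q$ are omitted. For $|b_1|,|b_2|$ small put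
\[
j=(j_1(a_1,b_1),\,j_2(a_2,b_2),\,q),\qquad h=h_1(a_1,b_1)+h_2(a_2,b_2),\qquad K=\{b_1=b_2=0,\ q=0\},
\]
where $j_i$ supplies the coordinates $(x_i,y_i)$. Then $j$ is an immersion, $K$ is a torus, and
\[
\mu=-b_1\,da_1-b_2\,da_2-\sum_{i\ge3}y_i\,dx_i .
\]

\emph{(D1).} If $j$ agrees at two distinct points of $K$, then by Lemma~\ref{lem:loops} the values of $h$ there differ by $\Delta_1+\Delta_2$ with $\Delta_1\in\{0,\pm1\}$ and $\Delta_2\in\{0,\pm4\}$, not both zero; so they differ. This is the purpose of the dilation $\mathcal D$: two equal loops would produce $1-1=0$. Hence $(j,h)$ is injective on $K$. By Lemma~\ref{lem:sep} there are $\delta>0$ and $T>0$ such that (D1) holds for $W=\{|b_1|<\delta,\ |b_2|<\delta,\ |q|<\delta\}$.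

\emph{(D2).} The field $V=\partial_{a_1}+\sqrt2\,\partial_{a_2}$ is tangent to $K$ and has no periodic orbit.

\emph{(D3).} Let $\eta:\mathbb R\to[0,1]$ be smooth and even with compact support in $(-\delta,\delta)$ and $\eta=1$ on $[-\frac\delta2,\frac\delta2]$. Put $Y=\eta(b_1)\eta(b_2)\eta(|q|)\,\partial_{b_1}$, $v=0$ and $M=\frac\delta4$. Then $\mu(Y)=0$. On the neighborhood $\{|b_1|,|b_2|,|q|<\frac\delta4\}$ of $K$ and for $|t|\le M$, the flow $\psi^t$ adds $t$ to $b_1$, so $(\psi^t)^*\mu=\mu-t\,da_1$ there. On $K$ we have $\mu(V)=0$, hence $\big((\psi^{\mp M})^*\mu\big)(V)=\pm M$.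
\end{proof}

\section{Plug data of class $C^1$ for $n=1$}\label{sec:three}

Now $W$ is a surface immersed in the plane. As noted in Section~\ref{sec:model}, the set $K$ cannot be a closed surface. We use the following fact, due to Denjoy; see \cite[Prop.~12.2.1]{KH}: \emph{there is an orientation preserving $C^1$ diffeomorphism of $\mathbb R/\mathbb Z$ without periodic points that has a nonempty compact invariant set $C\ne\mathbb R/\mathbb Z$.} This is the only place where differentiability is limited to $C^1$.

The plan is as follows. The suspension of the Denjoy map is a flow on $\mathbb T^2=(\mathbb R/\mathbb Z)^2$ with a compact invariant set that misses a disc. The complement of the disc can be squeezed into a small neighborhood of the cross $\{ab=0\}$, and a neighborhood of the cross is mapped to $\mathbb R^3$ along $L_a\cup L_b$. Two points need care.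

First, $\mu$ vanishes on the directions tangent to the cross, but $V$ is tangent to the cross only approximately, so $\mu(V)$ is not zero. We squeeze until $|\mu(V)|$ is smaller than the amount $M$ of the shear. For this, $M$ must not depend on the squeezing.

Second, a shear in the direction $\partial_b$ is available only along the band around $\{b=0\}$, away from the crossing; we shear over a fixed arc of $L_a$. This changes $\mu$ by a multiple of a closed form $\chi(a)\,da$ which need not be positive on $V$, but is cohomologous to a form that is. The exact difference is removed by a vertical displacement $v$. What makes this work is that $v$ stays bounded during the squeezing, so that $M$ can indeed be fixed beforehand.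

\begin{proposition}\label{prop:c1data}
For $n=1$ there are plug data of class $C^1$ in $\mathbb R^3$.
\end{proposition}

\begin{proof}
For $\delta>0$ let $Q_\delta=\{(a,b)\in\mathbb T^2:|a|\le\delta\text{ or }|b|\le\delta\}$.

\smallskip\noindent\emph{Step 1: the surface.}
Let $g_a,g_b$ be the $(x,y)$-projections and $z_a,z_b$ the heights of $L_a,L_b$. Let $\mathbf n_a$ be the left unit normal of $g_a$ and $\mathbf m_b$ the right unit normal of $g_b$; so $\mathbf n_a=(0,1)$ and $\mathbf m_b=(1,0)$ for parameters with $|\cdot|\le\frac14$. Define $e=(j,h)$ near the cross by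
\[
e(a,b)=\big(g_a(a)+b\,\mathbf n_a(a),\,z_a(a)\big)\ \ (|b|\text{ small}),\qquad
e(a,b)=\big(g_b(b)+a\,\mathbf m_b(b),\,z_b(b)\big)\ \ (|a|\text{ small}).
\]
Where both formulas apply, $|a|$ and $|b|$ are small and both give $(a,b,0)$. On the cross, $e$ is $L_a$ respectively $L_b$, so $e$ is injective there by Lemma~\ref{lem:loops}; and $j$ is an immersion near the cross. By Lemma~\ref{lem:sep} we can fix $\delta<\frac18$ and $T>0$ such that the first formula is valid for $|b|<\delta$, the second for $|a|<\delta$, and (D1) holds for
\[
W=\{(a,b)\in\mathbb T^2:|a|<\delta\text{ or }|b|<\delta\},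
\]
with $\mu=e^*(dz-y\,dx)$. Two properties of $\mu$ will be used:
\begin{enumerate}
\item[(E1)] for $|a|\le\frac14$ and $|b|<\delta$ we have $e(a,b)=(a,b,0)$, so $\mu=-b\,da$ there;
\item[(E2)] $\mu$ pulls back to $0$ on the circles $\{b=0\}$ and $\{a=0\}$, since $L_a$ and $L_b$ are Legendrian.
\end{enumerate}
Also fix a smooth $\chi\ge0$ on $\mathbb R/\mathbb Z$ with support in $(\frac18,\frac14)$ and $\int\chi=1$, and a smooth $\eta:\mathbb R\to[0,1]$ with $\eta=1$ on $[-\frac\delta4,\frac\delta4]$ and support in $(-\frac\delta2,\frac\delta2)$.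

\smallskip\noindent\emph{Step 2: the Denjoy flow.}
Let $F$ be a lift to $\mathbb R$ of the Denjoy diffeomorphism. Let $\chi_0:[0,1]\to[0,1]$ be smooth, $\chi_0=0$ near $0$ and $\chi_0=1$ near $1$, and put $F_s(b)=b+\chi_0(s)(F(b)-b)$. Since $\partial_bF_s=1-\chi_0+\chi_0F'>0$, the map $(s,b)\mapsto(s,F_s(b))$ is a $C^1$ diffeomorphism of $[0,1]\times\mathbb R$. So $\omega(s,F_s(b))=\chi_0'(s)(F(b)-b)$ defines a $C^1$ function $\omega$ that is $1$-periodic in the second variable and vanishes near $s=0$ and $s=1$; it descends to $\mathbb T^2$. The field $V_0=\partial_a+\omega\,\partial_b$ is of class $C^1$, its orbits over $0\le s\le1$ are $s\mapsto(s,F_s(b))$, and its return map to $\{a=0\}$ is the Denjoy diffeomorphism. So $V_0$ has no periodic orbit, the union $K_0$ of the orbits through $\{0\}\times C$ is compact and invariant, and $K_0\ne\mathbb T^2$ because $K_0\cap\{a=0\}=\{0\}\times C$. Moreover $da(V_0)=1$.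

\smallskip\noindent\emph{Step 3: moving $K_0$ near the cross.}
After a translation of $\mathbb T^2$, which preserves $da(V_0)=1$, the set $K_0$ misses a ball $E$ about $p_0=(\frac12,\frac12)$. Let $\Phi_t$ be the flow on $\mathbb T^2$ of $\chi_1(p)\,(p-p_0)$, where $\chi_1\ge0$ is smooth with compact support in $(0,1)^2$ and $\chi_1=1$ on $[\frac14,\frac34]^2$. On this square $\Phi_{-t}$ with $t\ge0$ is contraction by $e^{-t}$ toward $p_0$, so $[\frac14,\frac34]^2\subset\Phi_t(E)$ for large $t$. Fix such a $t$ and put $\kappa_0=\Phi_t$. This is a diffeomorphism of $\mathbb T^2$ homotopic to the identity, and $\kappa_0(K_0)$ misses $[\frac14,\frac34]^2$, so $\kappa_0(K_0)\subset Q_{1/4}$.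

Now let $\sigma_0:\mathbb R\to\mathbb R$ be smooth, nondecreasing, commuting with $a\mapsto a+1$, and zero on $[-\frac14,\frac14]$. For $\varepsilon\in(0,1]$ put $\sigma_\varepsilon=(1-\varepsilon)\sigma_0+\varepsilon\,\mathrm{id}$ and $S_\varepsilon(a,b)=(\sigma_\varepsilon(a),\sigma_\varepsilon(b))$; define $S_0$ in the same way. For $\varepsilon>0$, $S_\varepsilon$ is a diffeomorphism of $\mathbb T^2$ with $S_\varepsilon(Q_{1/4})\subset Q_{\varepsilon/4}$, and $S_\varepsilon\to S_0$ in $C^1$ as $\varepsilon\to0$. For $0\le\varepsilon\le\delta$ the set $S_\varepsilon(Q_{1/4})$ lies in the compact subset $Q_{\delta/4}$ of $W$, so $S_\varepsilon^*\mu$ is defined at the points of $Q_{1/4}$. At points with $|b|\le\frac14$ we have $S_0(a,b)=(\sigma_0(a),0)$ and $d(\sigma_0(b))=0$, so $S_0^*\mu=0$ there by (E2). At points with $|a|\le\frac14$ we have $S_0(a,b)=(0,\sigma_0(b))$ and $d(\sigma_0(a))=0$, and again $S_0^*\mu=0$. Hence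
\begin{equation}\label{eq:squeeze}
S_\varepsilon^*\mu\to0\quad\text{uniformly on }Q_{1/4}\text{ as }\varepsilon\to0 .
\end{equation}

\smallskip\noindent\emph{Step 4: a bounded primitive.}
For $\varepsilon\in(0,1]$ put
\[
H=S_\varepsilon\circ\kappa_0,\qquad K=H(K_0)\subset Q_{\varepsilon/4},\qquad V=H_*V_0,\qquad \zeta=(H^{-1})^*da ,
\]
all depending on $\varepsilon$; so $V$ is a $C^1$ field on $\mathbb T^2$ with $\zeta(V)=1$. First, $S_\varepsilon^*(\chi(a)\,da)=\chi(\sigma_\varepsilon(a))\sigma_\varepsilon'(a)\,da$ has integral $1$ over the circle, so it equals $da+dg_\varepsilon$ with a periodic function $g_\varepsilon$ of $a$. Normalizing $g_\varepsilon(0)=0$ and using $\sigma_\varepsilon(0)=0$, $\sigma_\varepsilon(1)=1$, we have $g_\varepsilon(a)=\int_0^{\sigma_\varepsilon(a)}\chi-a$ for $a\in[0,1]$, a difference of two numbers in $[0,1]$; so $|g_\varepsilon|\le1$. Second, $\kappa_0^*da=da+d\gamma$ with a smooth $\gamma$ on $\mathbb T^2$, since $\kappa_0$ is homotopic to the identity. Regarding $g_\varepsilon$ as a function of $(a,b)$, we get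
\[
H^*(\chi\,da)=\kappa_0^*(da+dg_\varepsilon)=da+d(\gamma+g_\varepsilon\circ\kappa_0) .
\]
So with the smooth function $v_\varepsilon=(\gamma+g_\varepsilon\circ\kappa_0)\circ H^{-1}$,
\begin{equation}\label{eq:primitive}
\chi(a)\,da=\zeta+dv_\varepsilon\ \text{ on }\mathbb T^2,\qquad |v_\varepsilon|\le \Lambda:=1+\sup|\gamma| ,
\end{equation}
where $\Lambda$ does not depend on $\varepsilon$.

\smallskip\noindent\emph{Step 5: the constants.}
First choose $M>0$ with $M\Lambda\le T/16$ and $M\max\chi\le\delta/8$. Then choose $\varepsilon\in(0,1]$ with $\varepsilon/4<\delta/8$ and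
\[
|\mu(V)|<M\quad\text{on }K .
\]
The latter is possible by \eqref{eq:squeeze}, since $\mu(V)\circ S_\varepsilon=(S_\varepsilon^*\mu)(\kappa_{0*}V_0)$ on $\kappa_0(K_0)\subset Q_{1/4}$, and $\kappa_{0*}V_0$ does not depend on $\varepsilon$. It is essential here that $T$ and $\Lambda$, hence $M$, do not depend on $\varepsilon$.

\smallskip\noindent\emph{Step 6: the data.}
The set $K$ is compact, contained in $Q_{\varepsilon/4}\subset W$, invariant under $V$, and contains no periodic orbit, because it is the image of $K_0$ under a diffeomorphism that carries $V_0$ to $V$. This is (D2), with $V$ restricted to $W$. Put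
\[
Y=\chi(a)\eta(b)\,\partial_b\ \text{ on }\{\tfrac18<a<\tfrac14,\ |b|<\delta\},\quad Y=0\ \text{elsewhere};\qquad v=\theta\,v_\varepsilon ,
\]
where $\theta:\mathbb T^2\to[0,1]$ is smooth with compact support in $W$ and $\theta=1$ on $Q_{\delta/2}$. On the support of $Y$ we have $\mu=-b\,da$ by (E1), so $\mu(Y)=0$. By \eqref{eq:primitive} and the choice of $M$, $M\sup|v|\le T/16$.

We claim that near each point $(a,b)\in K$, for $|t|\le M$,
\[
(\psi^t)^*\mu=\mu-t\,\chi(a)\,da .
\]
If $a\in\operatorname{supp}\chi$, then $|a|>\frac18>\frac\varepsilon4$, so $|b|\le\frac\varepsilon4<\frac\delta8$. Near this point and for $|t|\le M$ we have $\psi^t(a,b)=(a,b+t\chi(a))$, because $M\max\chi\le\frac\delta8$ keeps the path in $|b|\le\frac\delta4$, where $\eta=1$. The claim follows from $\mu=-b\,da$. If $a\notin\operatorname{supp}\chi$, then $Y=0$ and $\chi=0$ near the point, and the claim is trivial.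

Since $\theta=1$ near $K$, we have $dv=dv_\varepsilon$ on $K$, and \eqref{eq:primitive} gives, on $K$,
\[
\big((\psi^{\mp M})^*\mu\mp M\,dv\big)(V)=\mu(V)\pm M\big(\chi\,da-dv_\varepsilon\big)(V)=\mu(V)\pm M\,\zeta(V)=\mu(V)\pm M .
\]
As $|\mu(V)|<M$, this is positive for the upper and negative for the lower sign. So (D3) holds.
\end{proof}

By Propositions~\ref{prop:plug}, \ref{prop:smoothdata} and \ref{prop:c1data}, plugs of every size exist in $\mathbb R^{2n+1}$: of class $C^1$ if $n=1$ and of class $C^\infty$ if $n\ge2$.

\section{Insertion into the sphere}\label{sec:sphere}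

Let $N\ge2$ and $n=N-1$. On $S_R\subset\mathbb C^N$ let
\[
\varphi_0(\zeta)=(i\omega_1\zeta_1,\dots,i\omega_N\zeta_N),\qquad \omega_k=2^{k/N}\quad(1\le k\le N).
\]
It is tangent to $S_R$, and $\lambda(\varphi_0)=\sum_k\omega_k|\zeta_k|^2>0$. For $k\ne l$ the ratio $\omega_k/\omega_l=2^{(k-l)/N}$ is irrational: after interchanging $k$ and $l$ if necessary, it would otherwise be $2^{m/N}=p/q$ with $0<m<N$ and positive integers $p,q$; then $2^mq^N=p^N$, and comparing the exponents of $2$ gives $N\mid m$, a contradiction. So a point with two nonzero coordinates is not periodic, and the only periodic orbits of $\varphi_0$ on $S_R$ are the $N$ circles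
\[
\Gamma_k=\{|\zeta_k|=R,\ \zeta_l=0\text{ for }l\ne k\}.
\]

\subsection*{Charts}
Plugs modify the field $\partial_z$ in $(\mathbb R^{2n+1},\alpha_0)$, so we need charts that take $\varphi_0$ to $\partial_z$ and a positive multiple of $\lambda$ to $\alpha_0$. Let
\[
\alpha'=\lambda/\lambda(\varphi_0),
\]
again a contact form, with $\alpha'(\varphi_0)=1$. The flow of $\varphi_0$ is unitary and diagonal, so it preserves $\lambda$ and the function $\lambda(\varphi_0)$. Hence $\mathcal L_{\varphi_0}\alpha'=0$. In a flow box with coordinates $(w,z)$ and $\varphi_0=\partial_z$ this gives $\alpha'=dz+\vartheta$, where $\vartheta$ is a $1$-form in the transverse variables $w$ only. Since $\alpha'\wedge(d\alpha')^n\ne0$, the form $d\vartheta$ is symplectic. By Darboux's theorem $d\vartheta=\sum_idx_i\wedge dy_i=d\big(-\sum_iy_i\,dx_i\big)$ in suitable coordinates $w=(x,y)$ on a ball. So $\vartheta=-\sum_iy_i\,dx_i+dG(w)$, and replacing $z$ by $z+G$ gives $\alpha'=\alpha_0$ and still $\varphi_0=\partial_z$. A map $\tau$ as in the proof of Lemma~\ref{lem:norm}, followed by a shift of $z$, preserves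 $\alpha_0$ and $\partial_z$ and moves any given point to $0$.

Choose $P_k'\in\Gamma_k$. We have found a chart $\Theta_k$ near $P_k'$ with $\Theta_k(P_k')=0$, $\Theta_k^*\alpha_0=\alpha'$ and $\Theta_{k*}\varphi_0=\partial_z$. For small $\varrho>0$ each $\Theta_k$ is a diffeomorphism from a neighborhood of $\overline{C_k}$ onto a neighborhood of $\overline{D_\varrho}\times[-\varrho,\varrho]$, where $C_k=\Theta_k^{-1}(D_\varrho\times(-\varrho,\varrho))$, and the closures $\overline{C_k}$ are pairwise disjoint. As $\Gamma_k$ passes through $P_k'$ along $\varphi_0$, the point $P_k=\Theta_k^{-1}(0,-\varrho)$ lies on $\Gamma_k$.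

\subsection*{The field}
Let $(X,Z)$ be a plug of size $\varrho$, of class $C^1$ if $N=2$ and $C^\infty$ if $N\ge3$. Let $\varphi_1$ be the pullback $\Theta_k^*X$ on $C_k$ $(1\le k\le N)$, and $\varphi_1=\varphi_0$ elsewhere on $S_R$. Since $X=\partial_z$ off the compact set $Z\subset D_\varrho\times(-\varrho,\varrho)$, the field $\varphi_1$ is of class $C^1$, respectively $C^\infty$. It is tangent to $S_R$, and
\[
\lambda(\varphi_1)=\lambda(\varphi_0)\,\alpha'(\varphi_1)>0
\]
by (P1).

\begin{proposition}\label{prop:noperiodic}
The field $\varphi_1$ has no periodic orbit on $S_R$.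
\end{proposition}

\begin{proof}
Let $c$ be a periodic orbit of $\varphi_1$. If it stays in some $C_k$, then $X$ has a periodic orbit, contradicting (P2). Otherwise, since the $C_k$ are disjoint open sets and the image of $c$ is connected, $c$ is not contained in $\bigcup_kC_k$. The components of $\{t:c(t)\in\bigcup_kC_k\}$ are then bounded intervals $(t_0,t_1)$, each with $c(t)\in C_k$ for one $k$. We replace each of these passages by an arc of $\varphi_0$.

Consider such an interval in the chart $\Theta_k$. Near $\partial C_k$ the field is $\partial_z$. An orbit that moves vertically upward from the boundary into the open cylinder enters through the bottom, so $c(t_0)=\Theta_k^{-1}(w,-\varrho)$ with $w\in D_\varrho$. As $c$ leaves $C_k$ while $G_w\subset D_\varrho\times(-\varrho,\varrho)$, the curve $c_w$ of (P3) is not trapped, and (P3) gives $c(t_1)=\Theta_k^{-1}(w,\varrho)$. The $\varphi_0$-arc $\Theta_k^{-1}(\{w\}\times(-\varrho,\varrho))$ joins the same two endpoints inside $C_k$. Speeds are bounded, so each passage takes at least a fixed positive time, and there are finitely many passages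 in one period of $c$. Off $\bigcup_kC_k$ we have $\varphi_1=\varphi_0$. Starting at a time when $c\notin\bigcup_kC_k$ and replacing every passage in one period by the corresponding $\varphi_0$-arc, we obtain a periodic orbit $c'$ of $\varphi_0$ whose image agrees with that of $c$ off $\bigcup_kC_k$.

The image of $c'$ is some $\Gamma_l$, which contains $P_l$. As $P_l\in\partial C_l$ lies in no $C_k$, the orbit $c$ passes through $P_l=\Theta_l^{-1}(0,-\varrho)$. By (P4) it then stays in $C_l$ for all later times and never returns to $P_l\notin C_l$. This contradicts periodicity.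
\end{proof}

\subsection*{End of the proof of Theorem~\ref{thm:main}}
On $S_R$ put
\[
\varphi_2=m\,\varphi_1,\qquad m=\frac{\varphi_1\cdot Jx}{|\varphi_1|^2}>0 .
\]
The orbits of $\varphi_2$ are those of $\varphi_1$ up to reparametrization, so $\varphi_2$ has no periodic orbit; and $\varphi_2\cdot x=0$, $\varphi_2\cdot Jx>0$. The factor $m$ makes $\varphi_2(x)$ the multiple of $\varphi_1(x)$ closest to $Jx$:
\[
|\varphi_2-Jx|^2=m^2|\varphi_1|^2-2m\,\varphi_1\cdot Jx+|x|^2=|x|^2-\frac{(\varphi_1\cdot Jx)^2}{|\varphi_1|^2}\le c^2|x|^2
\]
with some $c<1$, because $\varphi_1\cdot Jx>0$ on the compact set $S_R$. Extend by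
\[
\varphi(x)=\frac{|x|}R\,\varphi_2\!\Big(\frac{Rx}{|x|}\Big)\quad(x\ne0),\qquad\varphi(0)=0 .
\]
This map is continuous, positively homogeneous of degree $1$, and of class $C^1$ ($C^\infty$ if $N\ge3$) off $0$. Since $Jx$ and $x$ are homogeneous of degree $1$ as well, (i) and (ii) follow from their validity on $S_R$. By (i), $|x|$ is constant along solutions. If $x(t)$ is a periodic solution on the sphere of radius $\rho>0$, then $\frac R\rho x(t)$ is a periodic solution on $S_R$ by homogeneity. It is not constant, as $\varphi_2$ has no zero, so it would be a periodic orbit of $\varphi_2$. There is none, and (iii) follows. Together with the case $N=1$ treated in the introduction, this proves Theorem~\ref{thm:main}. \qed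

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (the source of the conjecture).
\bibitem{KH} Katok and Hasselblatt, \emph{Introduction to the Modern Theory of Dynamical Systems}, Prop.~12.2.1.
\end{thebibliography}

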